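# Uniform normal structure implies superreflexivity

## Chebyshev radius, normal structure, finite representability, simplices

Scalars are real; a remark after Theorem A removes this restriction. $X$ and $Y$ denote Banach spaces, $B_X$ is the closed unit ball of $X$, and $c_{00}$ is the space of finitely supported real sequences with unit vectors $e_i$.

**Definition 1 (Chebyshev radius).** For a nonempty bounded convex set $C\subset X$,
$$r(C)=\inf_{x\in C}\ \sup_{y\in C}\|x-y\| .$$

Two remarks will be used constantly. Since $\|y-y'\|\le\|y-x\|+\|x-y'\|$, we have $\frac12\operatorname{diam}C\le r(C)\le\operatorname{diam}C$. If $C=\operatorname{conv}F$, then by convexity of the norm $\sup_{y\in C}\|x-y\|=\sup_{y\in F}\|x-y\|$ and $\operatorname{diam}C=\operatorname{diam}F$.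

*Example 1.* For a segment, the midpoint gives $r(C)=\frac12\operatorname{diam}C$. In $\ell_1$ let $C=\operatorname{conv}\{e_1,\dots,e_N\}$, so $\operatorname{diam}C=2$. For $x=\sum\lambda_ie_i\in C$ we get $\|e_b-x\|_1=(1-\lambda_b)+\sum_{a\ne b}\lambda_a=2(1-\lambda_b)$. Some $\lambda_b$ is at most $1/N$, and the barycenter has all $\lambda_b=1/N$, so $r(C)=2(1-\frac1N)$ and $r(C)/\operatorname{diam}C=1-\frac1N$.

**Definition 2 (normal structure and its uniform version).** $X$ has *normal structure* if every bounded convex $C\subset X$ with $\operatorname{diam}C>0$ contains a point $x$ with $\sup_{y\in C}\|x-y\|<\operatorname{diam}C$. Put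
$$j(X)=\sup\Big\{\frac{r(C)}{\operatorname{diam}C}:\ C\subset X\text{ a nonsingleton bounded convex set}\Big\}\in[0,1]$$
(with $j(\{0\})=0$). $X$ has *uniform normal structure* (UNS) if $j(X)<1$.

Translating and scaling $C$ does not change the ratio, so it makes no difference if one requires $C\subset B_X$. If $j(X)<1$, then $r(C)<\operatorname{diam}C$ for each $C$, so UNS implies normal structure.

*Example 2.* Let $C=\operatorname{conv}\{e_n:n\ge1\}\subset c_0$. Its diameter is $1$. If $x\in C$ is supported in $\{1,\dots,m\}$, then $\|e_{m+1}-x\|_\infty=1$. So every point of $C$ sees a point at full distance, and $c_0$ does not have normal structure. For a positive example take a Hilbert space $H$, a set $C$ with $\operatorname{diam}C=1$, and $u,v\in C$ with $\|u-v\|\ge\frac12$. By the parallelogram law, for each $y\in C$,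
$$\Big\|y-\frac{u+v}2\Big\|^2=\frac{\|y-u\|^2+\|y-v\|^2}{2}-\frac{\|u-v\|^2}{4}\le1-\frac1{16}.$$
Hence $j(H)\le\sqrt{15}/4<1$.

**Definition 3 (finite representability).** $Y$ is *finitely representable* (f.r.) in $X$ if for every finite-dimensional $G\subset Y$ and every $\varepsilon\in(0,1)$ there is a linear $T:G\to X$ with
$$(1-\varepsilon)\|g\|\le\|Tg\|\le(1+\varepsilon)\|g\|\qquad(g\in G).$$

**Definition 4 (superreflexivity).** $X$ is *superreflexive* if every Banach space f.r. in $X$ is reflexive. Equivalently, by Enflo's theorem, $X$ admits an equivalent uniformly convex norm.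

Since $X$ is f.r. in itself, superreflexive spaces are reflexive.

*Example 3.* Let $X_0=\big(\bigoplus_{n\ge1}\ell_1^n\big)_{\ell_2}$. As an $\ell_2$-sum of finite-dimensional spaces it is reflexive. But $\ell_1$ is f.r. in $X_0$. Indeed, let $G\subset\ell_1$ be finite-dimensional and let $P_n$ be the truncation to the first $n$ coordinates. The functions $g\mapsto\|g-P_ng\|$ are $1$-Lipschitz and tend to $0$ pointwise, hence uniformly on the compact unit sphere of $G$. So for large $n$ the map $P_n:G\to\ell_1^n\subset X_0$ satisfies $(1-\varepsilon)\|g\|\le\|P_ng\|\le\|g\|$. Thus $X_0$ is reflexive but not superreflexive.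

**Definition 5 (ultrapower).** For a free ultrafilter $U$ on $\mathbb N$, the *ultrapower* $X^U$ is the Banach space $\ell_\infty(X)/\{(x_n):\lim_U\|x_n\|=0\}$ with norm $\|[(x_n)]\|=\lim_U\|x_n\|$.

*Example 4.* In $X_0$ write $e^{(n)}_j$ for the $j$-th unit vector of $\ell_1^n$ (and $0$ if $j>n$), and let $\tilde e_j=[(e^{(n)}_j)_n]\in X_0^U$. For $n\ge k$ we have $\|\sum_{j\le k}a_je_j^{(n)}\|=\sum_{j\le k}|a_j|$, so $\|\sum_{j\le k} a_j\tilde e_j\|=\sum_{j\le k}|a_j|$. The reflexive space $X_0$ has an ultrapower that contains $\ell_1$ isometrically.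

**Definition 6 (simplex).** For $N\ge2$ and $\delta\in(0,1)$, an *$(N,\delta)$-simplex* consists of points $y_1,\dots,y_N$ with $\|y_a-y_b\|\le1$ for all $a,b$ and
$$\operatorname{dist}\big(y_b,\operatorname{conv}\{y_a:a\ne b\}\big)\ge1-\delta\qquad\text{for all }b.$$

*Example 5.* In $c_0$ the points $e_1,\dots,e_N$ form an $(N,\delta)$-simplex for every $\delta$: the distances are $1$, and the $b$-th coordinate of $e_b-\sum_{a\ne b}\lambda_ae_a$ is $1$. In $\ell_1$ the points $\frac12e_1,\dots,\frac12e_N$ do the same: $\|\frac12e_b-\frac12\sum_{a\ne b}\lambda_ae_a\|_1=\frac12(1+1)=1$ for convex weights $\lambda$.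

## Does $j(X)<1$ force superreflexivity?

The computation in Hilbert space used only uniform convexity, and uniformly convex spaces are superreflexive. The question runs the other way. Suppose all we know is that each convex set of diameter $1$ in $X$ has a point from which the whole set looks uniformly smaller than $1$. Must $X$ be superreflexive? UNS speaks about the given norm and the given space, while superreflexivity is an isomorphic condition on all spaces that $X$ imitates on finite-dimensional pieces.

The answer is yes. Here are the full results.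

**Theorem A.** If $X$ is not superreflexive, then $X$ contains an $(N,\delta)$-simplex for all $N\ge2$, $\delta\in(0,1)$, and consequently $j(X)=1$. Hence UNS implies superreflexivity.

**Theorem B.** The following are equivalent:

* (a) $X$ has UNS.
* (b) For some $N,\delta$, $X$ contains no $(N,\delta)$-simplex.
* (c) Every Banach space f.r. in $X$ has normal structure.
* (d) For some free ultrafilter $U$ on $\mathbb N$, the ultrapower $X^U$ has normal structure.

If they hold, $X$ is superreflexive and $j(Y)\le j(X)$ for every $Y$ f.r. in $X$.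

**Theorem C.** $X$ is superreflexive if and only if it has an equivalent norm with UNS. If $X$ is not superreflexive, then $j=1$ for every equivalent norm. Superreflexivity does not imply UNS for the given norm: $\ell_2$ with $|x|=\max(\|x\|_\infty,2^{-1/2}\|x\|_2)$ has $j=1$.

*Complex scalars.* If a complex $X$ is not superreflexive, some nonreflexive complex $Y$ is f.r. in $X$. A finite-dimensional real subspace of $Y$ spans a finite-dimensional complex one, so the underlying real space of $Y$ is f.r. in that of $X$. It is nonreflexive too, because the weak topology on the ball is the same for real and complex functionals. As $r$, $\operatorname{diam}$ and convexity involve only the real structure, the real case of Theorem A gives the complex case.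

## Simplices make the radius approach the diameter, and they transfer

**Step 0.** The purpose of this step is to reduce $j(X)=1$ to finding finite configurations, which can be carried along finite representability.

Let $y_1,\dots,y_N$ be an $(N,\delta)$-simplex and $C=\operatorname{conv}\{y_i\}$. The points are distinct, so $0<\operatorname{diam}C\le1$. Given $x=\sum\lambda_iy_i\in C$, pick $b$ with $\lambda_b\le1/N$; then $1-\lambda_b>0$ and
$$\|y_b-x\|=(1-\lambda_b)\Big\|y_b-\sum_{a\ne b}\tfrac{\lambda_a}{1-\lambda_b}\,y_a\Big\|\ge\Big(1-\frac1N\Big)(1-\delta).$$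
Hence
$$\frac{r(C)}{\operatorname{diam}C}\ge\Big(1-\frac1N\Big)(1-\delta),\tag{1}$$
and simplices for all $N,\delta$ give $j(X)=1$.

Now let $G$ be a normed space containing an $(N,\delta)$-simplex and let $T:G\to X$ be linear with $(1-\varepsilon)\|g\|\le\|Tg\|\le(1+\varepsilon)\|g\|$. Then $(1+\varepsilon)^{-1}T$ maps it to an $(N,\delta')$-simplex in $X$, where
$$1-\delta'=(1-\delta)\,\frac{1-\varepsilon}{1+\varepsilon}.\tag{2}$$
If $\delta$ and $\varepsilon$ are small, so is $\delta'$. An $(N,\delta')$-simplex is also an $(N,\delta'')$-simplex for each $\delta''\in[\delta',1)$.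

With Example 5 this settles some cases. We have $j(c_0)=j(\ell_1)=1$. The reflexive space $X_0$ contains isometric copies of all $\ell_1^N$, so $j(X_0)=1$ too. These spaces are not superreflexive, as the question predicts. In a Hilbert space, (1) and Example 2 forbid $(N,\delta)$-simplices as soon as $(1-\frac1N)(1-\delta)>\sqrt{15}/4$.

In general, a nonreflexive $Y$ that is f.r. in $X$ need not be as explicit as $\ell_1$ or $c_0$, so we need something that every nonreflexive space contains.

## James sequences, and a hull with ratio $1/\sqrt2$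

**Step 1.** The purpose is to extract from nonreflexivity a concrete sequence of vectors and functionals.

We first recall a textbook tool with its short proof.

**Helly's theorem.** Let $Z$ be a normed space, $g_1,\dots,g_m\in Z^*$, $c\in\mathbb R^m$, $0\le M<M'$, and suppose $|\sum a_ic_i|\le M\|\sum a_ig_i\|$ for all $a\in\mathbb R^m$. Then there is $z\in Z$ with $\|z\|\le M'$ and $g_i(z)=c_i$ for all $i$.

*Proof.* If $\sum a_ig_i=0$, then $\sum a_ic_i=0$. So if the equations hold for a maximal linearly independent subfamily of the $g_i$, they hold for all. We may therefore assume that the $g_i$ are independent (if no $g_i$ is left, take $z=0$). Then $L:z\mapsto(g_i(z))_i$ maps $Z$ onto $\mathbb R^m$, and $L(M'B_Z)$ is convex. If $c\notin L(M'B_Z)$, separation in $\mathbb R^m$ gives $a\ne0$ with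
$$\sum a_ic_i\ \ge\ \sup_{\|z\|\le M'}\sum a_ig_i(z)=M'\Big\|\sum a_ig_i\Big\|>M\Big\|\sum a_ig_i\Big\|,$$
because $\sum a_ig_i\ne0$. This contradicts the hypothesis. $\square$

**Claim 1 (James).** Let $Y$ be nonreflexive and $\theta\in(0,1)$. There are $x_n\in B_Y$, $f_n\in B_{Y^*}$ with
$$f_n(x_k)=\theta\ \text{ for } n\le k,\qquad f_n(x_k)=0\ \text{ for } n>k.\tag{3}$$

*Proof.* $Y$ is a proper closed subspace of $Y^{**}$. Riesz's lemma gives a unit vector of $Y^{**}$ at distance greater than $\theta$ from $Y$. Multiplying it by a number slightly below $1$, we get $F\in Y^{**}$ with $\|F\|<1$ and $d:=\operatorname{dist}(F,Y)>\theta$.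

We construct $f_1,x_1,f_2,x_2,\dots$ in this order, with $F(f_n)=\theta$ for all $n$. Suppose $x_1,\dots,x_{n-1}$ and $f_1,\dots,f_{n-1}$ are given. For real $a,b_1,\dots,b_{n-1}$ we have $\|aF+\sum_{k<n}b_kx_k\|\ge|a|d$, hence
$$|a\theta|\le\frac\theta d\,\Big\|aF+\sum_{k<n}b_kx_k\Big\|_{Y^{**}},\qquad\frac\theta d<1.$$
This is the hypothesis of Helly's theorem in $Z=Y^*$ for the functionals $F,x_1,\dots,x_{n-1}\in Y^{**}$, the values $\theta,0,\dots,0$, and $M=\theta/d$, $M'=1$. We obtain $f_n\in B_{Y^*}$ with $F(f_n)=\theta$ and $f_n(x_k)=0$ for $k<n$. Next,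
$$\Big|\sum_{i\le n}a_i\theta\Big|=\Big|F\Big(\sum_{i\le n}a_if_i\Big)\Big|\le\|F\|\,\Big\|\sum_{i\le n}a_if_i\Big\|,\qquad\|F\|<1,$$
so Helly's theorem in $Z=Y$ gives $x_n\in B_Y$ with $f_i(x_n)=\theta$ for all $i\le n$. $\square$

*Example 6.* In $c_0$ take $x_k=e_1+\dots+e_k$ and $f_n$ the $n$-th coordinate functional. In $\ell_1$ take $x_k=e_k$ and $f_n=1_{[n,\infty)}\in\ell_\infty$. Both satisfy (3), even with $\theta=1$.

The natural first try is to take $C=\operatorname{conv}\{x_n\}$. If $x\in\operatorname{conv}\{x_1,\dots,x_m\}$, then $f_{m+1}(x_{m+1}-x)=\theta$, so $r(C)\ge\theta$. But for the diameter we only know $\|x_a-x_b\|\le2$, and the resulting ratio $\theta/2$ says nothing, since $r(C)\ge\frac12\operatorname{diam}C$ always. The trouble is real.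

*Example 7.* Let $Y$ be the completion of $c_{00}$ under
$$\|a\|_Y=\max\Big(\sup_j\Big|\sum_{i\ge j}a_i\Big|,\ \|a\|_2\Big).$$
The vectors $x_n=e_n$ and the tail functionals $f_n(a)=\sum_{i\ge n}a_i$ satisfy (3) with $\theta=1$. Moreover $Y$ is nonreflexive: a weak cluster point $y$ of $(e_n)$ would satisfy $f_n(y)=1$ for all $n$, while $f_n\to0$ pointwise on $c_{00}$ and, as $\|f_n\|\le1$, on all of $Y$. For $C=\operatorname{conv}\{e_n\}$ we have $\|e_a-e_b\|_Y=\max(1,\sqrt2)=\sqrt2$, so $\operatorname{diam}C=\sqrt2$. For $x=\frac1n(e_1+\dots+e_n)$ each tail sum of $e_k-x$ is a difference of two numbers in $[0,1]$, and $\|e_k-x\|_2^2\le1+\frac1n$. So $\|e_k-x\|_Y\le\sqrt{1+1/n}$ for all $k$. With $r(C)\ge1$ this gives $r(C)=1$ and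
$$\frac{r(C)}{\operatorname{diam}C}=\frac1{\sqrt2}.$$

What goes wrong is that averaging shortens: the $\ell_2$-part of the norm is large on single vectors $e_n$ and disappears on averages. This suggests replacing each $x_n$ by an average over a long block, so that everything that averaging can destroy has already been destroyed. In Example 7 this would leave the norm $\sup_j|\sum_{i\ge j}a_i|$, for which $\|e_a-e_b\|=1$. The next two steps do this for a general James sequence.

## Passing to a spreading seminorm

**Step 2.** The purpose is to make $\|\sum a_ix_{n_i}\|$ independent of the choice of $n_1<n_2<\cdots$, so that blocks can be moved freely.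

From now on $X$ is not superreflexive, $Y$ is nonreflexive and f.r. in $X$, $\theta\in(0,1)$ is fixed, and $(x_n),(f_n)$ come from Claim 1.

**Claim 2 (Brunel–Sucheston).** After passing to a subsequence of $(x_n)$ and the corresponding subsequence of $(f_n)$, the limit
$$\Lambda(a_1,\dots,a_k)=\lim_{n_1<\dots<n_k,\ n_1\to\infty}\Big\|\sum_{i=1}^ka_ix_{n_i}\Big\|$$
exists for all $k$ and all $a\in\mathbb R^k$, and (3) persists.

*Proof.* Relations (3) depend only on the order of the indices, so they persist. Fix $k$, $a\in\mathbb Q^k$ and $p\in\mathbb N$. All numbers $\|\sum a_ix_{n_i}\|$ lie in $[0,\sum|a_i|]$; split this interval into finitely many intervals of length at most $1/p$, and color each $k$-set $n_1<\dots<n_k$ by an interval that contains $\|\sum a_ix_{n_i}\|$. By Ramsey's theorem every infinite subset of $\mathbb N$ contains an infinite $M$ all of whose $k$-subsets have the same color.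

Enumerate the countably many triples $(k,a,p)$ and choose accordingly $M_1\supset M_2\supset\cdots$, and then $\mu_1<\mu_2<\cdots$ with $\mu_s\in M_s$. Pass to the subsequence $(x_{\mu_s})_s$ and relabel. For the $s$-th triple, all $k$-tuples with $n_1\ge s$ have norms in one interval of length at most $1/p$. Letting $p$ vary, the Cauchy criterion gives the limit for all rational $a$. Finally $a\mapsto\|\sum a_ix_{n_i}\|$ is $1$-Lipschitz for the $\ell_1$-norm, so approximating a real $a$ by rational vectors gives the Cauchy criterion for $a$ as well. $\square$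

Let us collect the properties of $\Lambda$. It is a seminorm on each $\mathbb R^k$, as a limit of seminorms. It does not change when zeros are inserted into or deleted from the sequence: the index attached to a zero plays no role, and the remaining indices still tend to infinity. Also
$$\theta\max_j\Big|\sum_{i\ge j}a_i\Big|\ \le\ \Lambda(a)\ \le\ \sum|a_i|.\tag{4}$$
The right inequality is clear. For the left one, (3) gives $f_{n_j}\big(\sum_ia_ix_{n_i}\big)=\theta\sum_{i\ge j}a_i$ and $\|f_{n_j}\|\le1$.

## Averaging over blocks until equal signs add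

**Step 3.** The purpose is to build a norm in which neighboring coordinates of the same sign can be merged by adding them.

For $a\in\mathbb R^k$ and $m\in\mathbb N^k$ let $J_ma$ be the sequence of length $m_1+\dots+m_k$ that consists of $m_1$ entries $a_1/m_1$, then $m_2$ entries $a_2/m_2$, and so on, up to $m_k$ entries $a_k/m_k$. Put
$$\nu_m(a)=\Lambda(J_ma),\qquad\|a\|=\inf_{m\in\mathbb N^k}\nu_m(a).$$
Each $\nu_m$ is a seminorm because $J_m$ is linear.

**Claim 3 (monotonicity).** If $m_i$ divides $m_i'$ for all $i$, then $\nu_{m'}(a)\le\nu_m(a)$.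

*Proof.* We may change one coordinate at a time, say $m_i'=qm_i$. For $c=1,\dots,q$ let $v_c$ be the sequence whose $i$-th block has length $qm_i$, with entries $a_i/m_i$ at the $m_i$ positions congruent to $c$ modulo $q$ and $0$ at the others, and whose other blocks are as in $J_ma$. Deleting zeros turns $v_c$ into $J_ma$, so $\Lambda(v_c)=\nu_m(a)$. In $\frac1q\sum_cv_c$ each entry of the $i$-th block is $\frac1q\cdot\frac{a_i}{m_i}=\frac{a_i}{m_i'}$, so $\frac1q\sum_cv_c=J_{m'}a$. Convexity of $\Lambda$ gives $\nu_{m'}(a)\le\frac1q\sum_c\Lambda(v_c)=\nu_m(a)$. $\square$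

Direct $\mathbb N^k$ by coordinatewise divisibility. Then $\nu_m(a)$ is a decreasing net, so $\|a\|=\lim_m\nu_m(a)$, and $\|\cdot\|$ is a seminorm on $\mathbb R^k$ as a limit of seminorms.

**Claim 4.** The following hold.

* (i) Inserting or deleting zeros does not change $\|a\|$. Hence $\|\cdot\|$ is defined on $c_{00}$, and $\|\sum a_ie_{n_i}\|=\|\sum a_ie_i\|$ for $n_1<n_2<\cdots$.
* (ii) $\theta\max_j|\sum_{i\ge j}a_i|\le\|a\|\le\sum|a_i|$. In particular $\|\cdot\|$ is a norm.
* (iii) If $a_ja_{j+1}\ge0$, then $\|(\dots,a_j,a_{j+1},\dots)\|=\|(\dots,a_j+a_{j+1},\dots)\|$.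

*Proof.* (i) A zero coordinate contributes a block of zeros, which $\Lambda$ ignores.

(ii) Apply (4) to $J_ma$. Its $\ell_1$-norm is $\sum|a_i|$, and its tail sum from the beginning of the $j$-th block is $\sum_{i\ge j}a_i$. Take the infimum over $m$. If $\|a\|=0$, all tail sums vanish, so $a=0$.

(iii) If one of the two entries is $0$, use (i). Otherwise the entries have the same sign. By (ii) both sides depend continuously on $(a_j,a_{j+1})$, so we may assume $a_j/a_{j+1}=p/q$ with $p,q\in\mathbb N$. For $l\in\mathbb N$ use block sizes $l!\,p$ for $j$, $l!\,q$ for $j+1$, and $l!$ for all other indices. From $a_j/p=a_{j+1}/q$ we get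
$$\frac{a_j}{l!\,p}=\frac{a_{j+1}}{l!\,q}=\frac{a_j+a_{j+1}}{l!\,(p+q)},$$
so the resulting sequence is exactly the one for the merged vector with block size $l!\,(p+q)$ at the merged coordinate and $l!$ elsewhere. Both families of block sizes increase with $l$ for divisibility, and each given $m$ divides them coordinatewise for large $l$. So $\nu$ along the first family tends to the norm of the original vector, and along the second family to the norm of the merged one. The values agree for each $l$, hence so do the limits. $\square$

*Example 7, continued.* There $\Lambda=\|\cdot\|_Y$. Inside a block the tail sums of $J_ma$ move linearly from one tail sum of $a$ to the next, so $\nu_m(a)=\max\big(\max_j|\sum_{i\ge j}a_i|,(\sum a_i^2/m_i)^{1/2}\big)$, and the limit is $\|a\|=\max_j|\sum_{i\ge j}a_i|$, as hoped. For $\ell_1$ with $x_k=e_k$ one gets $\|a\|=\sum|a_i|$.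

**Step 4.** The purpose is to check that the new norm, obtained through two limits, can still be seen in $X$ on finite-dimensional pieces.

**Claim 5.** For every $k$ and $\varepsilon\in(0,1)$ there is a linear $T:(\mathbb R^k,\|\cdot\|)\to X$ with $(1-\varepsilon)\|a\|\le\|Ta\|\le(1+\varepsilon)\|a\|$ for all $a$.

*Proof.* We use the following observation. Let $(q_s)$ be a net of seminorms on $\mathbb R^k$, all $1$-Lipschitz for the $\ell_1$-norm, converging pointwise to a norm $q$. Then for $\eta>0$ and all late $s$ we have $(1-\eta)q\le q_s\le(1+\eta)q$. Indeed $q$ is $1$-Lipschitz too. Take a finite $\eta/3$-net (for $\ell_1$) of the compact sphere $\{q=1\}$. Late in the net, $|q_s-q|\le\eta/3$ at its points, hence $|q_s-q|\le\eta$ on the sphere. Use homogeneity.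

Let $\eta=\varepsilon/7$. First, the $\nu_m$ are $1$-Lipschitz for $\ell_1$ and converge to the norm $\|\cdot\|$, so some $m$ satisfies $\|a\|\le\nu_m(a)\le(1+\eta)\|a\|$. In particular $\nu_m$ is a norm.

Second, let $M=m_1+\dots+m_k$. The seminorms $a\mapsto\|\sum_{i\le M}(J_ma)_ix_{s+i}\|_Y$ are $1$-Lipschitz for $\ell_1$, since $\|J_ma\|_1=\|a\|_1$, and as $s\to\infty$ they converge to $\Lambda(J_ma)=\nu_m(a)$. So for some $s$ the linear map $T_1a=\sum_i(J_ma)_ix_{s+i}\in Y$ satisfies $(1-\eta)\nu_m(a)\le\|T_1a\|\le(1+\eta)\nu_m(a)$.

Third, $Y$ is f.r. in $X$, so there is a linear $T_2:T_1(\mathbb R^k)\to X$ which changes norms by factors between $1-\eta$ and $1+\eta$. For $T=T_2T_1$,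
$$(1-\eta)^2\|a\|\le\|Ta\|\le(1+\eta)^3\|a\|.$$
Here $(1-\eta)^2\ge1-2\eta\ge1-\varepsilon$ and $(1+\eta)^3\le1+7\eta=1+\varepsilon$. $\square$

By Claim 5 and (2), Theorem A will follow if we find, for all $N$ and $\delta$, an $(N,\delta)$-simplex in $(c_{00},\|\cdot\|)$.

## Why the unit vectors are still not the right points

In the new norm the hull of the unit vectors is as bad as possible: if $x\in\operatorname{conv}\{e_1,\dots,e_m\}$, then merging the coordinates of $x$ by (iii) gives $\|e_{m+1}-x\|=\|e_2-e_1\|$, and this is the diameter of $\operatorname{conv}\{e_n\}$. So the completion of $(c_{00},\|\cdot\|)$ does not have normal structure. But this set is infinite, and Claim 5 transfers only finite configurations to $X$.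

The finite hulls can be harmless. In the norm $\|a\|=\max_j|\sum_{i\ge j}a_i|$ of Example 7, put $x=\frac12(e_1+e_N)$. For $1<b<N$ the vector $e_b-x$ has nonzero coordinates $-\frac12,1,-\frac12$, with tail sums $0,\frac12,-\frac12$. For $b=1$ or $b=N$ we have $e_b-x=\pm\frac12(e_1-e_N)$. So $\|e_b-x\|=\frac12$ for all $b$, and $\operatorname{conv}\{e_1,\dots,e_N\}$ has ratio $\frac12$, the smallest possible value.

The point $x$ has mass on both sides of $e_b$, and then merging leaves $(-\alpha,1,-(1-\alpha))$ instead of $(-1,1)$. The loss occurs only at the two ends. If each point is repeated many times along the sequence, interleaved with the others, there is one long alternating pattern and the two ends become negligible, provided that long alternating sums have large norm. If instead alternating sums stay bounded, then the vectors $e_{2i-1}-e_{2i}$ behave like the unit vectors of $c_0$, and $c_0$ has its own simplices. This dichotomy is the remaining part of the proof.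

## Alternating sums: unbounded or bounded

**Step 5.** The purpose is to find $(N,\delta)$-simplices in $(c_{00},\|\cdot\|)$.

Put $S_n=\big\|\sum_{i=1}^{2n}(-1)^ie_i\big\|$. By (i) and $\|-a\|=\|a\|$, $S_n$ is the norm of any vector with exactly $2n$ nonzero coordinates which are alternately $\pm1$. By (ii), using the last tail sum, $S_n\ge\theta>0$. For the norm of $\ell_1$ we have $S_n=2n$; for the tail-sum norm $S_n=1$. Both cases below occur.

**Case 1: $\sup_nS_n=\infty$.** Fix $N\ge2$ and $n$, and set
$$y_b=\sum_{r=1}^ne_{(r-1)N+b},\qquad b=1,\dots,N.$$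
For $a\ne b$ the nonzero coordinates of $y_a-y_b$ are $2n$ alternating $\pm1$'s, so $\|y_a-y_b\|=S_n$.

Fix $b$, let $\lambda_a\ge0$ $(a\ne b)$ with $\sum_{a\ne b}\lambda_a=1$, and put $\alpha=\sum_{a<b}\lambda_a$, so $\sum_{a>b}\lambda_a=1-\alpha$. The coordinates of $y_b-\sum_{a\ne b}\lambda_ay_a$ are $n$ repetitions of
$$(-\lambda_1,\dots,-\lambda_{b-1},\,1,\,-\lambda_{b+1},\dots,-\lambda_N).$$
The coordinates before the first $1$ are nonpositive with sum $-\alpha$. Those between two consecutive $1$'s are nonpositive with sum $-(1-\alpha)-\alpha=-1$. Those after the last $1$ are nonpositive with sum $-(1-\alpha)$. Merging each run by (iii), and using (i) for empty or zero runs, we get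
$$\Big\|y_b-\sum_{a\ne b}\lambda_ay_a\Big\|=\|w_\alpha\|,\qquad w_\alpha=-\alpha e_1+\sum_{i=2}^{2n}(-1)^ie_i-(1-\alpha)e_{2n+1}.$$
Both $w_0$ and $w_1$ have exactly $2n$ nonzero coordinates, alternately $\pm1$, so $\|w_0\|=\|w_1\|=S_n$. Furthermore
$$w_\alpha-w_0=\alpha(e_{2n+1}-e_1),\qquad w_\alpha-w_1=(1-\alpha)(e_1-e_{2n+1}),$$
with norms $\alpha S_1$ and $(1-\alpha)S_1$. Therefore
$$\|w_\alpha\|\ge S_n-\min(\alpha,1-\alpha)S_1\ge S_n-\tfrac12S_1.\tag{5}$$
So $\{y_b/S_n\}_{b\le N}$ is an $(N,\delta)$-simplex as soon as $S_1/(2S_n)\le\delta$, and such an $n$ exists. (For $n=1$ the points are the unit vectors, and (5) guarantees only half of the diameter, which is what happened above.)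

**Case 2: $S:=\sup_nS_n<\infty$.** Let $u_i=e_{2i-1}-e_{2i}$. For finite $A\ne\emptyset$ the vector $\sum_{i\in A}u_i$ has $2|A|$ alternating coordinates, so $\|\sum_{i\in A}u_i\|=S_{|A|}\le S$. A finite sum $\sum\pm u_i$ is a difference of two such sums (one possibly empty), so its norm is at most $2S$. A coefficient vector with entries in $[-1,1]$ on a finite set is a convex combination of sign vectors, so $\|\sum c_iu_i\|\le2S\max|c_i|$. Hence
$$K=\sup\Big\{\Big\|\sum_ic_iu_i\Big\|:\ (c_i)\in c_{00},\ |c_i|\le1\Big\}$$
satisfies $0<S_1\le K\le2S<\infty$. By (i), shifting the $u_i$ does not change norms, so for every $n$ the supremum is unchanged if only $(c_i)$ supported in $[n,\infty)$ are allowed.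

Let $\varepsilon\in(0,\frac13)$. Following James' argument for $c_0$, choose successively $v_1,\dots,v_N$ of the form $v_a=\sum_{i\in I_a}c_iu_i$ with $|c_i|\le1$, finite pairwise disjoint $I_a$, and $\|v_a\|\ge(1-\varepsilon)K$; at each stage we look beyond the supports used so far. For $t\in\mathbb R^N$ the vector $\sum t_av_a$ has coefficients $t_ac_i$ with respect to the $u_i$, so by definition of $K$
$$\Big\|\sum_at_av_a\Big\|\le K\max_a|t_a|.\tag{6}$$
In particular $\|v_a-v_b\|\le K$. Now let $\lambda_a\ge0$, $\sum_{a\ne b}\lambda_a=1$. The two vectors $v_b\pm\sum_{a\ne b}\lambda_av_a$ add up to $2v_b$, and the one with the plus sign has norm at most $K$ by (6). Hence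
$$\Big\|v_b-\sum_{a\ne b}\lambda_av_a\Big\|\ge2\|v_b\|-\Big\|v_b+\sum_{a\ne b}\lambda_av_a\Big\|\ge2(1-\varepsilon)K-K=(1-2\varepsilon)K.$$
So $\{v_a/K\}_{a\le N}$ is an $(N,2\varepsilon)$-simplex, for arbitrary $N$ and $\varepsilon$.

**Conclusion of the proof of Theorem A.** In both cases $(c_{00},\|\cdot\|)$ contains $(N,\delta)$-simplices for all $N,\delta$. Each lies in some $\mathbb R^k$, so by Claim 5 and (2) $X$ contains $(N,\delta)$-simplices for all $N,\delta$, and (1) gives $j(X)=1$. $\blacksquare$

## Finite sets, weak compactness and random simplices: Theorem B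

Theorem B says, among other things, that simplices are the only obstruction to UNS. For non-superreflexive $X$ this is contained in Theorem A. For superreflexive $X$ we must produce simplices from $j(X)=1$. Let $j_f(X)$ be the supremum of $r(\operatorname{conv}F)/\operatorname{diam}F$ over finite $F\subset X$ with at least two points (and $j_f(\{0\})=0$). Clearly $j_f(X)\le j(X)$.

**Step 6.** The purpose is to see that $j_f$ behaves well under finite representability: if $Y$ is f.r. in $X$, then
$$j_f(Y)\le j_f(X).\tag{7}$$
For finite $F\subset Y$ take $T$ on $\operatorname{span}F$ as in Definition 3. It is injective, $\operatorname{conv}TF=T(\operatorname{conv}F)$, and all distances are multiplied by factors between $1-\varepsilon$ and $1+\varepsilon$. So $r(\operatorname{conv}TF)\ge(1-\varepsilon)r(\operatorname{conv}F)$ and $\operatorname{diam}TF\le(1+\varepsilon)\operatorname{diam}F$. Let $\varepsilon\to0$.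

**Step 7.** The purpose is to pass from arbitrary convex sets to finite ones when weak compactness is available.

**Lemma 1.** If $X$ is reflexive, then $j(X)=j_f(X)$.

*Proof.* Let $C$ be nonsingleton, bounded and convex. The function $x\mapsto\sup_{y\in C}\|x-y\|$ is $1$-Lipschitz and does not change if $C$ is replaced by its closure under the supremum, so passing to the closure changes neither $r(C)$ nor $\operatorname{diam}C$. We may thus take $C$ closed, hence weakly compact. Let $0<\rho<r(C)$, and let $B(y,\rho)$ be the closed ball. The sets $C\cap B(y,\rho)$, $y\in C$, are weakly compact, and their intersection is empty, since a point $x$ in it would satisfy $\sup_{y\in C}\|x-y\|\le\rho<r(C)$. By compactness there is a finite nonempty $F\subset C$ with $C\cap\bigcap_{y\in F}B(y,\rho)=\emptyset$. As $y\in C\cap B(y,\rho)$, we have $|F|\ge2$. Each $x\in\operatorname{conv}F\subset C$ has distance greater than $\rho$ from some $y\in F$, so $r(\operatorname{conv}F)\ge\rho$, and $\operatorname{diam}F\le\operatorname{diam}C$. Hence $j_f(X)\ge\rho/\operatorname{diam}C$. Let $\rho\to r(C)$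 and take the supremum over $C$. $\square$

**Step 8.** The purpose is to extract simplices with few points from finite sets of unknown size with ratio near $1$. The difficulty is that a finite $F$ with large radius need not itself be a simplex. Duality gives a probability measure on pairs (point, functional), and independent samples form a simplex.

**Lemma 2.** If $j_f(X)=1$, then $X$ contains $(N,\delta)$-simplices for all $N,\delta$.

*Proof.* Let $\varepsilon=\delta/N^2$. By scaling, choose $F=\{y_1,\dots,y_m\}$ with $\operatorname{diam}F=1$ and $r(\operatorname{conv}F)>1-\varepsilon$. Let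
$$V=\{(f(y_j-y_i))_{i=1}^m:\ j\le m,\ f\in B_{X^*}\}\subset\mathbb R^m,\qquad Q=\{v\in\mathbb R^m:\ v_i>1-\varepsilon\ \text{for all }i\}.$$

We claim that $\operatorname{conv}V\cap Q\ne\emptyset$. Otherwise separate these convex sets by some $\lambda\ne0$ with $\sup_V\lambda\cdot v\le\inf_Q\lambda\cdot v$. The infimum over $Q$ is then not $-\infty$, which forces $\lambda_i\ge0$ for all $i$, since $v_i$ may be arbitrarily large on $Q$. Normalize $\sum\lambda_i=1$; the infimum over $Q$ is then $1-\varepsilon$. So for all $j$ and $f$ we have $f\big(y_j-\sum_i\lambda_iy_i\big)=\lambda\cdot(f(y_j-y_i))_i\le1-\varepsilon$, that is, $\max_j\|y_j-\sum_i\lambda_iy_i\|\le1-\varepsilon$. This contradicts $r(\operatorname{conv}F)>1-\varepsilon$.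

Hence there are finitely many pairs $(j_l,f_l)$ and probability weights $\pi_l$ with
$$\sum_l\pi_lf_l(y_{j_l}-y_i)>1-\varepsilon\qquad\text{for every }i.\tag{8}$$
Choose $l_1,\dots,l_N$ independently with law $\pi$. For $a\ne b$ put $D_{ab}=1-f_{l_a}(y_{j_{l_a}}-y_{j_{l_b}})$. This is nonnegative, as $\operatorname{diam}F=1$ and $\|f_{l_a}\|\le1$. Conditionally on $l_b$, the index $l_a$ still has law $\pi$, so (8) with $i=j_{l_b}$ gives $\mathbb ED_{ab}<\varepsilon$. Therefore $\mathbb E\sum_{a\ne b}D_{ab}<N^2\varepsilon=\delta$, and some realization has $\sum_{a\ne b}D_{ab}<\delta$, so $D_{ab}<\delta$ for all $a\ne b$. Fix it and put $y_a'=y_{j_{l_a}}$. Then $\|y_a'-y_b'\|\le1$, and $f_{l_a}(y_a'-y_b')>1-\delta$ for all $b\ne a$. Averaging over convex combinations of the $y_b'$ gives $\operatorname{dist}(y_a',\operatorname{conv}\{y_b':b\ne a\})\ge1-\delta$. $\square$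

**Step 9.** The purpose is to assemble Theorem B.

(a)⇔(b). If (b) fails, $X$ contains $(N,\delta)$-simplices for all $N,\delta$, and (1) gives $j(X)=1$, so (a) fails. Now suppose (a) fails. If $X$ is not superreflexive, Theorem A shows that (b) fails. If $X$ is superreflexive, it is reflexive, so $j_f(X)=j(X)=1$ by Lemma 1, and (b) fails by Lemma 2.

(a)⇒(c) and the final statement. By Theorem A, $X$ is superreflexive. So $X$ and every $Y$ f.r. in $X$ are reflexive, and Lemma 1 with (7) gives $j(Y)=j_f(Y)\le j_f(X)=j(X)<1$. In particular $Y$ has normal structure. Once the equivalence is proved, these conclusions hold under each of (a)–(d).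

(c)⇒(d). It is enough that $X^U$ is f.r. in $X$. Let $G\subset X^U$ be finite-dimensional with basis $g_1,\dots,g_k$, represented by bounded sequences $(g_i^n)_n$, and let $T_n:G\to X$ be linear with $T_ng_i=g_i^n$. For each $g\in G$ we have $\lim_U\|T_ng\|=\|g\|$. The functions $g\mapsto\|T_ng\|$ are Lipschitz on $G$ with a common constant, since the coordinates on $G$ are bounded functionals and the $\|g_i^n\|$ are bounded. Checking a finite net of the unit sphere of $G$, we find that for $U$-many $n$ we have $\big|\|T_ng\|-1\big|\le\varepsilon$ on the whole sphere. Any such $T_n$ works.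

(d)⇒(b). Suppose (b) fails; we show that $X^U$ lacks normal structure for every free $U$. For each $N\ge2$ take an $(N,\frac1N)$-simplex $y_1^N,\dots,y_N^N$ in $X$, translated so that $y_1^N=0$. Then all its points lie in $B_X$. Let $\tilde y_j\in X^U$ be represented by $(y_j^N)_N$, with $0$ where $y_j^N$ is undefined. Then $\|\tilde y_i-\tilde y_j\|\le1$. If $x=\sum_{i\le m}\lambda_i\tilde y_i$ is a convex combination, then for $N\ge m+1$, $N\ge2$,
$$\Big\|y_{m+1}^N-\sum_{i\le m}\lambda_iy_i^N\Big\|\ge1-\frac1N,\qquad\text{so}\qquad\|\tilde y_{m+1}-x\|\ge\lim_U\Big(1-\frac1N\Big)=1.$$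
So $C=\operatorname{conv}\{\tilde y_j:j\ge1\}$ has diameter $1$, and $\sup_{y\in C}\|x-y\|=1$ for every $x\in C$. $\blacksquare$

## Renormings and a bad norm on $\ell_2$: Theorem C

**Step 10.** The purpose is to find the exact isomorphic meaning of UNS, and to show that it does depend on the norm.

Suppose $X$ is superreflexive. By Enflo's theorem take an equivalent uniformly convex norm, with modulus $\delta(t)=\inf\{1-\|\frac{p+q}2\|:\|p\|,\|q\|\le1,\ \|p-q\|\ge t\}$, where $\delta(\frac12)>0$. Let $\operatorname{diam}C=1$ and choose $u,v\in C$ with $\|u-v\|\ge\frac12$. For $y\in C$ the vectors $y-u$ and $y-v$ have norm at most $1$ and differ by a vector of norm at least $\frac12$, so their midpoint satisfies $\|y-\frac{u+v}2\|\le1-\delta(\frac12)$. As $\frac{u+v}2\in C$, we get $j\le1-\delta(\frac12)<1$ for this norm.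

Conversely, suppose some equivalent norm on $X$ has UNS. By Theorem A, $X$ with this norm is superreflexive. Superreflexivity is invariant under isomorphism, because in Enflo's characterization it means the existence of an equivalent uniformly convex norm. So $X$ is superreflexive. By the same invariance, if $X$ is not superreflexive, it is not superreflexive under any equivalent norm, and Theorem A gives $j=1$ for each of them.

For the example, $2^{-1/2}\|x\|_2\le|x|\le\|x\|_2$, so $|\cdot|$ is equivalent to the uniformly convex norm $\|\cdot\|_2$, and the space is superreflexive. For $a\ne b$ we have $|e_a-e_b|=\max(1,2^{-1/2}\sqrt2)=1$. For convex weights $\lambda$, coordinate $b$ shows $|e_b-\sum_{a\ne b}\lambda_ae_a|\ge1$. So $e_1,\dots,e_N$ is an $(N,\delta)$-simplex for all $N,\delta$, and $j=1$ by (1). $\blacksquare$
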